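# Saturation on $\aleph_2$ and precipitousness on $\aleph_3$ do not give $(\aleph_3,\aleph_2)\twoheadrightarrow(\aleph_2,\aleph_1)$

## 1. The guess "yes", tested on small structures

**Definition (transfer).** For infinite cardinals $\kappa>\lambda$ and $\mu>\nu$, $(\kappa,\lambda)\twoheadrightarrow(\mu,\nu)$ means: for every structure $\mathfrak A=(A,U,\dots)$ in a countable language with $|A|=\kappa$ and $U\subseteq A$ a unary predicate with $|U|=\lambda$, there is an elementary substructure $\mathfrak B=(B,B\cap U,\dots)\prec\mathfrak A$ with $|B|=\mu$ and $|B\cap U|=\nu$. We say that $\mathfrak A$ has type $(\kappa,\lambda)$ and $\mathfrak B$ has type $(\mu,\nu)$.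

For example, a structure of type $(\aleph_3,\aleph_2)$ always has an elementary substructure with $|B|=|B\cap U|=\aleph_2$: apply Löwenheim–Skolem to the set $U$. The content of the property is that $B\cap U$ must be strictly smaller than $B$.

**Definition (ideals).** Let $\kappa$ be regular and uncountable. An ideal $\mathcal I$ on $\kappa$ is always a proper $\kappa$-complete ideal on $\kappa$ that contains all bounded subsets of $\kappa$. Sets outside $\mathcal I$ are positive, and $\mathcal I^+$ is the collection of positive sets. $\mathcal I$ is normal if every function that is regressive on a positive set is constant on a positive subset of it. $\mathcal I$ is $\theta$-saturated if every family of positive sets with pairwise intersections in $\mathcal I$ has size $<\theta$; saturated ideals are taken normal. $\mathcal I$ is precipitous if, whenever $G$ is generic for $\mathcal P(\kappa)/\mathcal I$ (positive sets ordered by inclusion modulo $\mathcal I$), the generic ultrapower $V^\kappa/G$, formed with the functions in $V$, is well-founded.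

Two examples. If $\mathcal U$ is a normal measure on $\kappa$ and $\mathcal I$ is its dual ideal, any two positive sets lie in $\mathcal U$ and so meet in a positive set; thus $\mathcal I$ is $2$-saturated. All conditions in $\mathcal P(\kappa)/\mathcal I$ are equivalent, the generic filter is $\mathcal U$ itself, and the ultrapower is well-founded by countable completeness; thus $\mathcal I$ is precipitous. At the other extreme, the ideal of bounded subsets of $\kappa$ is not $\kappa^+$-saturated. Build $f_\xi:\kappa\to\kappa$ for $\xi<\kappa^+$: list $\{f_\eta:\eta<\xi\}$ as $\langle g_\alpha:\alpha<\kappa\rangle$, and choose $f_\xi(\alpha)\notin\{g_\beta(\alpha):\beta<\alpha\}$. Then $f_\xi$ and $g_\beta$ agree only at arguments $\le\beta$, so the graphs are $\kappa^+$ sets of size $\kappa$ with pairwise intersections of size $<\kappa$. Transport them along a bijection $\kappa\times\kappa\to\kappa$.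

**Problem.** Does "$\aleph_2$ carries an $\aleph_3$-saturated ideal and $\aleph_3$ carries a precipitous ideal" imply $(\aleph_3,\aleph_2)\twoheadrightarrow(\aleph_2,\aleph_1)$?

The first guess is yes. Ideals of this kind give generic elementary embeddings, and an embedding $j$ suggests an elementary substructure: the pointwise image of the structure. Let us test the guess.

*A structure with nothing in it.* Let $\mathfrak A=(\omega_3,U)$ with $U=\omega_2$. Take any $B$ with $|B\cap U|=\aleph_1$ and $|B\setminus U|=\aleph_2$. If $\mathfrak A\models\varphi(a,\bar b)$ with $\bar b$ in $B$ and $a\notin B$, choose $a'\in B$ on the same side of $U$ as $a$ and not among $\bar b$. Swapping $a$ and $a'$ is an automorphism that fixes $\bar b$, so $\varphi(a',\bar b)$ holds. By Tarski–Vaught, $B\prec\mathfrak A$.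

*A structure that counts.* Add $<$ and a function $e$ such that $e(\alpha,\cdot):\alpha\to\omega_2$ is injective for each $\alpha<\omega_3$. Suppose $B\prec\mathfrak A$ has type $(\aleph_2,\aleph_1)$. For $\alpha\in B$, $e(\alpha,\cdot)$ injects $B\cap\alpha$ into $B\cap\omega_2$, so $|B\cap\alpha|\le\aleph_1$. Hence $B$ has order type exactly $\omega_2$. This is no contradiction, but it fixes the shape of $B$, and it returns in Section 3.

*An honest embedding.* Let $j:V\to M$ be elementary with critical point $\kappa$, $\lambda=j(\kappa)$, and $j''\lambda\in M$. Let $\mathfrak A$ be a structure on $\lambda$ with $U=\kappa$. Then $j''\lambda$ is the universe of an elementary substructure of $j(\mathfrak A)$. It lies in $M$ and has size $\lambda=j(\kappa)$ there. Since $j(\xi)<\lambda=j(\kappa)$ iff $\xi<\kappa$, we have $j''\lambda\cap j(U)=\kappa$, of size $<j(\kappa)$. So $M$ thinks that $j(\mathfrak A)$ has an elementary substructure of size $j(\kappa)$ whose part in $j(U)$ has size $<j(\kappa)$. By elementarity, $\mathfrak A$ has an elementary substructure of size $\kappa$ whose part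 in $U$ has size $<\kappa$.

## 2. Generic ultrapowers and the missing set $j''\omega_3$

We run the last argument with a generic embedding. Let $\kappa=\omega_2$, $\lambda=\omega_3$, let $\mathcal I$ be a normal $\lambda$-saturated ideal on $\kappa$, and let $G$ be generic for $\mathcal P(\kappa)/\mathcal I$. This forcing is $\lambda$-c.c. by definition. Recall the textbook facts: the generic ultrapower gives $j:V\to M$ with $M$ transitive and critical point $\kappa$, and every $\kappa$-sequence of elements of $M$ that lies in $V[G]$ lies in $M$.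

In $M$, $j(\kappa)=\omega_2^M$, because $j(\omega_1)=\omega_1$; so $\kappa$, lying strictly between $\omega_1$ and $\omega_2^M$, has size $\omega_1$ in $M$. Every $\beta<\lambda$ has size $\le|\kappa|$ in $M$, as $\mathcal P(\kappa)^V\subseteq M$; so $\lambda\le\omega_2^M$. By the $\lambda$-c.c., $\lambda$ is a cardinal in $V[G]$, hence in $M$; so $\lambda\ge\omega_2^M$. Thus $j(\kappa)=\lambda$.

Let $\mathfrak A$ be a structure on $\lambda$ with $U=\kappa$. If $j''\lambda$ were in $M$, then in $M$ it would have size $\lambda=\omega_2^M$, and $j''\lambda\cap j(U)=\kappa$ has size $\omega_1$. So $j(\mathfrak A)$ would have an elementary substructure of type $(\aleph_2,\aleph_1)$ in $M$, and by elementarity so would $\mathfrak A$ in $V$.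

Here the argument stops. For $\beta<\lambda$ the set $j''\beta$ has size $\le\kappa$ in $V[G]$, so $j''\beta\in M$; but in $M$ it has size at most $\omega_1$, one cardinal too small. The set $j''\lambda$ has size $\lambda$ in $V[G]$, just beyond the closure of $M$, and saturation says nothing about it.

Can the precipitous ideal on $\lambda=\omega_3$ help in the same way? Its generic ultrapower gives $k:V\to N$ with critical point $\lambda$. Here $k''\lambda=\lambda\in N$, so $\mathfrak A\prec k(\mathfrak A)$. In $N$, $\lambda<k(\lambda)=\omega_3^N$ has size $\omega_2$, and $\lambda\cap k(U)=\omega_2$ also has size $\omega_2$. We get a substructure with $|B|=|B\cap U|=\aleph_2$, which Löwenheim–Skolem gives for free.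

So the hypotheses do not supply the missing set by these routes. In fact the guess is wrong, and the reason is a coherent sequence of clubs.

## 3. A coherent sequence that blocks the transfer

Throughout, $\mathrm{acc}(x)=\{\beta>0:\sup(x\cap\beta)=\beta\}$; its members are limit ordinals. $\mathrm{Lim}$ is the class of nonzero limit ordinals.

**Definition (square).** $\square_\kappa$ says that there is $\langle C_\alpha:\alpha\in\mathrm{Lim}\cap\kappa^+\rangle$ with $C_\alpha$ club in $\alpha$, $\mathrm{otp}\,C_\alpha\le\kappa$, and $C_\beta=C_\alpha\cap\beta$ for every $\beta\in\mathrm{acc}(C_\alpha)\cap\alpha$.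

For $\kappa=\omega$ this is trivial: let $C_\alpha$ be a cofinal subset of $\alpha$ of type $\omega$. Then $\mathrm{acc}(C_\alpha)\cap\alpha=\emptyset$, so there is nothing to check. For $\kappa>\omega$ coherence has force: on a cofinal set of points, $\beta\mapsto\mathrm{otp}\,C_\beta$ becomes strictly increasing. A structure that can compute these order types must have many of them in its part of $U$.

**Lemma 1.** If $\square_\kappa$ holds, then $(\kappa^+,\kappa)\twoheadrightarrow(\mu',\nu')$ fails for all infinite $\nu'<\kappa$ and $\mu'>\nu'$.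

*Proof.* Let $\mathfrak A$ have universe $\kappa^+$, predicate $U=\kappa$, the order $<$, and the following functions, with value $0$ where they are not meaningful:

- $e(\alpha,\xi)$, with $e(\alpha,\cdot):\alpha\to\kappa$ injective;
- $o(\alpha)=\mathrm{otp}\,C_\alpha\le\kappa$;
- $n(\alpha,\eta)=\min(C_\alpha\setminus(\eta+1))$;
- $r(\alpha,\eta)=\mathrm{otp}(C_\alpha\cap\eta)$;
- $c(\alpha,\xi)=$ the $\xi$-th element of $C_\alpha$.

Suppose $B\prec\mathfrak A$, $|B\cap\kappa|=\nu'$ and $|B|>\nu'$.

*Shape of $B$.* For $\alpha\in B$, $e(\alpha,\cdot)$ injects $B\cap\alpha$ into $B\cap\kappa$. So proper initial segments of $B$ have size $\le\nu'$, while $|B|>\nu'$; hence $\mathrm{otp}(B)=\nu'^+\le\kappa$. Let $\gamma=\sup B$. As $|B|\le\kappa$, $\gamma<\kappa^+$, and $\mathrm{cf}\,\gamma=\nu'^+$ is uncountable. Therefore $Z=\mathrm{acc}(C_\gamma)\cap\mathrm{acc}(B)\cap\gamma$ is club in $\gamma$ and $|Z|\ge\nu'^+$.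

*Many order types.* For $\beta\in Z$, $C_\beta=C_\gamma\cap\beta$. If $\beta<\beta'$ are in $Z$, then $C_\gamma\cap\beta$ is a proper initial segment of $C_\gamma\cap\beta'$. So $\beta\mapsto\mathrm{otp}\,C_\beta$ is injective on $Z$. We now show that it takes at most $\nu'$ values on $Z$, which is a contradiction.

*Few order types.* Let $\beta\in Z$. If $\beta\in B$, then $\mathrm{otp}\,C_\beta=o(\beta)\in B\cap(\kappa+1)$.

If $\beta\notin B$, let $\alpha=\min(B\setminus\beta)>\beta$. Then $\alpha$ is a limit, since by elementarity a predecessor of $\alpha$ would lie in $B\setminus\beta$. As $B\cap[\beta,\alpha)=\emptyset$ and $\beta\in\mathrm{acc}(B)$, the set $B\cap\alpha$ is contained in $\beta$ and cofinal in $\beta$. For $\eta\in B\cap\alpha$, $n(\alpha,\eta)$ is an element of $B\cap C_\alpha$ above $\eta$ and below $\alpha$, hence below $\beta$. So $B\cap C_\alpha$ is a cofinal subset of $\beta$. Hence $\beta\in\mathrm{acc}(C_\alpha)$, $C_\beta=C_\alpha\cap\beta$, and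
$$\mathrm{otp}\,C_\beta=\sup\{r(\alpha,\eta):\eta\in B\cap C_\alpha\}.$$
Put $\tau=o(\alpha)\in B\cap(\kappa+1)$. For $\eta\in B\cap C_\alpha$ we have $r(\alpha,\eta)\in B\cap\tau$; so $\mathrm{otp}\,C_\beta\le\sup(B\cap\tau)$. Conversely, for $\xi\in B\cap\tau$ we have $c(\alpha,\xi)\in B\cap\alpha\subseteq\beta$, so the $\xi$-th element of $C_\alpha$ is in $C_\alpha\cap\beta=C_\beta$ and $\xi<\mathrm{otp}\,C_\beta$. So $\mathrm{otp}\,C_\beta=\sup(B\cap\tau)$.

Every value is thus $\tau$ or $\sup(B\cap\tau)$ for some $\tau\in B\cap(\kappa+1)$, and $|B\cap(\kappa+1)|\le\nu'$. $\blacksquare$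

So it is enough to find a model with both ideals in which $\square_{\omega_2}$ holds.

## 4. The theorem, and three obstacles on the way to it

**Theorem 2.** Let $j:V\to M$ be elementary with critical point $\kappa$, $\lambda=j(\kappa)$, ${}^{<\lambda}M\subseteq M$, and let $\lambda$ be measurable in $V$. Let $\mu<\kappa$ be an infinite regular cardinal. Then there is a forcing extension $W$ of $V$, preserving all cardinals $\le\mu$, in which $\kappa=\mu^+$, $\lambda=\mu^{++}$ and:

1. $\kappa$ carries a normal ideal $I$ such that every family $\langle X_\xi:\xi<\lambda\rangle$ of $I$-positive sets has a subfamily, indexed by a set $S$ of size $\lambda$, all of whose subfamilies of size $<\mu$ have $I$-positive intersection. In particular $I$ is $\lambda$-saturated.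
2. $\lambda$ carries a normal precipitous ideal.
3. $\square_\kappa$ holds. Hence $(\lambda,\kappa)\twoheadrightarrow(\mu',\nu')$ fails for all infinite $\nu'<\mu'$ with $\nu'<\kappa$.

**Corollary 3.** Relative to the consistency of a huge cardinal (indeed, of an embedding as in Theorem 2), the answer to the Problem is no: there is a model in which $\aleph_2$ carries a normal $\aleph_3$-saturated ideal, $\aleph_3$ carries a normal precipitous ideal, and $\square_{\omega_2}$ holds, so that $(\aleph_3,\aleph_2)\twoheadrightarrow(\aleph_2,\aleph_1)$ fails.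

*Proof from Theorem 2.* Let $\kappa$ be huge: $j:V\to M$ has critical point $\kappa$ and ${}^\lambda M\subseteq M$ for $\lambda=j(\kappa)$. As $\kappa$ is measurable, $\lambda$ is measurable in $M$. Since ${}^\lambda M\subseteq M$, all subsets of $\lambda$ and all sequences of length $<\lambda$ of such subsets are in $M$, so a measure on $\lambda$ in $M$ is a measure in $V$. Apply Theorem 2 with $\mu=\omega_1$: then $\kappa=\aleph_2$ and $\lambda=\aleph_3$ in $W$. $\blacksquare$

A model of failure must satisfy the hypothesis of the implication, which is why one starts from a large cardinal.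

The plan is to collapse so that $\kappa=\mu^+$ and $\lambda=\kappa^+$ by a forcing $R=P*\dot{\mathbb C}$, with result $V_1$, and then to force $\square_\kappa$ over $V_1$ by initial segments, with a poset $\mathbb S$. Three things go wrong with the direct approach, and each tells us what to do.

*Lifting $j$ through $\mathbb C$.* Let $K\subseteq\mathbb C$ be the generic. One would like a condition of $j(\mathbb C)$ below all $j(c)$, $c\in K$. But $\bigcup K$ has domain of size $\lambda$, and so has $\bigcup_{c\in K}j(c)$, while conditions of $j(\mathbb C)$ have size $<\lambda$. Remedy: do not lift $j$ to $V_1$. To define an ultrafilter on $\mathcal P(\kappa)^{V_1}$ we need only decide $\lambda$ many statements, each about a bounded part of $K$, one after the other (Section 6).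

*Saturation after $\mathbb S$.* We shall see that $\mathbb S$ adds no subsets of $\kappa$, so an ideal on $\kappa$ stays an ideal. But $\mathbb S$ adds new $\lambda$-sequences of subsets of $\kappa$ (the square sequence itself can be coded as one), so saturation in $V_1$ is not enough. Remedy: the positive sets will be witnessed by conditions of one fixed poset $P(\lambda)$ of $V$. Its chain condition comes from Fodor's lemma, and this works in any outer model where $\lambda$ is regular and a certain set is stationary (Lemma 4).

*Lifting an ultrapower $k:V\to N$ with critical point $\lambda$ through $\mathbb S$.* Let $H\subseteq\mathbb S$ be generic and $C=\bigcup H$. A condition of $k(\mathbb S)$ below every $s\in H$ must have an entry at $\lambda$: a club in $\lambda$ of order type $\le\kappa$ that coheres with $C$, a thread. In $W$ there is none, since $\lambda$ is regular and $>\kappa$. Remedy: $k(R)$ collapses $\lambda$ to $\kappa$, and its generic at the coordinate $\lambda$ can be made to produce a square sequence together with a thread. This gives a master condition $m$ in $V$,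 and the ideal is read off from a quotient below $m$ (Sections 8–10).

**Conventions and textbook facts.** "$<\!\alpha$-closed" means that decreasing sequences of length $<\alpha$ have lower bounds. $\Gamma$ is the class of inaccessible cardinals of $V$. We use:

(T1) *If $g'\subseteq g$ are both $V$-generic filters on a poset, then $g'=g$.* For $r\in g$, the conditions that are $\le r$ or incompatible with $r$ are dense. A member of $g'\subseteq g$ in this set is compatible with $r$, hence $\le r$, so $r\in g'$.

(T2) If $j:V\to M$ is elementary, $G$ is $V$-generic on $\mathbb P$, $\hat G$ is $M$-generic on $j(\mathbb P)$ and $j''G\subseteq\hat G$, then $j$ lifts to an elementary $V[G]\to M[\hat G]$, $\dot a^G\mapsto j(\dot a)^{\hat G}$.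

(T3) Let $\lambda$ be regular, $M$ an inner model and $\mathbb P\in M$ a poset that is $\lambda$-c.c. in $V$, with $G$ $V$-generic. If ${}^{<\lambda}M\subseteq M$, then $M[G]$ is closed under $<\!\lambda$-sequences in $V[G]$; if ${}^\lambda M\subseteq M$, then $M[G]$ is closed under $\lambda$-sequences in $V[G]$. Since $M[G]$ satisfies choice, it is enough to treat sequences of ordinals. Given a name $\dot f$ for one of length $\delta$, choose for each $\xi<\delta$ a maximal antichain $A_\xi$ deciding $\dot f(\xi)$. The set of all $(\xi,p,\alpha)$ with $p\in A_\xi$ and $p\Vdash\dot f(\xi)=\alpha$ has size $<\lambda$ (respectively $\le\lambda$), so it is in $M$, and with $G$ it computes $\dot f^G$.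

(T4) For regular uncountable $\theta$, a $\theta$-c.c. forcing preserves the regularity of $\theta$ and the stationarity of subsets of $\theta$. A $<\!\theta$-closed forcing adds no sequences of length $<\theta$ of ground model elements.

(T5) If $k:V\to N$ is the ultrapower by a normal measure on $\lambda$, then ${}^\lambda N\subseteq N$, and every element of $N$ is $k(f)(\lambda)$ for some $f\in V$ with domain $\lambda$.

## 5. A product of collapses that projects onto $P*\dot{\mathbb C}$

From now on $j,\kappa,\lambda,\mu$ are as in Theorem 2. $\kappa$ is measurable, being a critical point. $V_\lambda^M=V_\lambda$: if $\alpha<\lambda$ and $V_\alpha\subseteq M$, every subset of $V_\alpha$ has size $<\lambda$ and so is in $M$.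

**Step 1 (the poset).** We want a collapse $P$ of $\kappa$ whose image $j(P)$ contains, at a coordinate $\kappa$, a collapse of everything between $\kappa$ and $\lambda$. For inaccessible $\beta>\mu$ let $P(\beta)$ be the set of functions $p$ such that:

- $\mathrm{dom}\,p$ consists of triples $(\alpha,\gamma,i)$ with $\alpha\in\{\mu\}\cup(\Gamma\cap(\mu,\beta))$, $\gamma\in\Gamma\cap(\alpha,\beta)$, $i<\alpha$; and $p(\alpha,\gamma,i)<\gamma$;
- fewer than $\mu$ ordinals $\alpha$ occur, and for each $\alpha$ fewer than $\alpha$ pairs $(\gamma,i)$ occur.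

The order is $\supseteq$. Since $\mu$ and all $\alpha\in\Gamma$ are regular, a union of fewer than $\mu$ members is a member as soon as it is a function. So $P(\beta)$ is $<\!\mu$-closed, and $p,q$ are compatible iff $p\cup q$ is a function. Each $p$ has size $<\beta$ and bounded domain, so $P(\beta)\subseteq V_\beta$.

**Step 2 (a chain condition that survives in outer models).** This step provides the saturation at the end.

**Lemma 4.** Let $\beta>\mu$ be inaccessible in $V$, and let $W'\supseteq V$ be an outer model in which $\beta$ is regular and $\Gamma\cap\beta$ is stationary in $\beta$. If $\langle p_\xi:\xi<\beta\rangle\in W'$ is a sequence in $P(\beta)^V$, there is in $W'$ a stationary $S\subseteq\Gamma\cap\beta$ such that $\bigcup_{\xi\in S}p_\xi$ is a function. In particular $P(\beta)^V$ is $\beta$-c.c. in $W'$.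

*Proof.* For $\xi\in\Gamma\cap\beta$, $\xi>\mu$, let $p_\xi{\restriction}\xi$ be the restriction of $p_\xi$ to triples from $\xi^3$. Fewer than $\mu$ first coordinates $\alpha<\xi$ occur. As $\xi$ is regular in $V$ and $p_\xi\in V$, they are bounded below $\xi$, so $|p_\xi{\restriction}\xi|<\xi$. All entries are ordinals below $\xi$, hence $p_\xi{\restriction}\xi\in V_\xi$ (here $V_\xi$ is that of $V$). Fix a bijection $b:V_\beta\to\beta$ in $V$; $b''V_\xi=\xi$ for club many $\xi$. On these, $\xi\mapsto b(p_\xi{\restriction}\xi)$ is regressive. By Fodor in $W'$, $p_\xi{\restriction}\xi=r$ is constant on a stationary $S_0$. Let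
$$S=\{\zeta\in S_0:\forall\xi<\zeta\ \ \mathrm{dom}\,p_\xi\subseteq\zeta^3\}.$$
Each $\mathrm{dom}\,p_\xi$ is bounded in $\beta$ and $\beta$ is regular in $W'$, so we intersected $S_0$ with a club, and $S$ is stationary. For $\xi<\zeta$ in $S$,
$$\mathrm{dom}\,p_\xi\cap\mathrm{dom}\,p_\zeta\subseteq\zeta^3\cap\mathrm{dom}\,p_\zeta=\mathrm{dom}\,r,$$
and both functions extend $r$. So they agree on their common domain. $\blacksquare$

**Step 3 (the models $V[G]$ and $V_1$).** Here we fix the collapse and record its effect. Let $P=P(\kappa)$. As $V_\lambda^M=V_\lambda$, $j(P)=P(\lambda)$, and $j(p)=p$ for $p\in P\subseteq V_\kappa$. The measurable cardinals $\kappa,\lambda$ are Mahlo, so Lemma 4 with $W'=V$ shows that $P$ is $\kappa$-c.c. and $P(\lambda)$ is $\lambda$-c.c. Moreover $|P|=\kappa$, $P$ is $<\!\mu$-closed, and its coordinate $\alpha=\mu$ adds a surjection from $\mu$ onto each $\gamma\in\Gamma\cap(\mu,\kappa)$. Let $G\subseteq P$ be $V$-generic. In $V[G]$, cardinals $\le\mu$ are preserved, $\kappa=\mu^+$, and $\kappa^{<\kappa}=\kappa$ (count nice names).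

In $V[G]$ let $\mathbb C$ be the set of functions $c$ with $\mathrm{dom}\,c\subseteq(\Gamma\cap(\kappa,\lambda))\times\kappa$, $|c|<\kappa$ and $c(\gamma,i)<\gamma$, ordered by $\supseteq$. It is $<\!\kappa$-closed. As $\lambda$ is inaccessible in $V[G]$, the $\Delta$-system lemma applies to $\lambda$ many domains of size $<\kappa$, and there are fewer than $\lambda$ functions on a root; so $\mathbb C$ is $\lambda$-c.c. Hence $R=P*\dot{\mathbb C}$ is $\lambda$-c.c.

Every $P$-name $\dot c$ for a condition is equivalent to one in $V_\lambda$. Indeed, by the $\kappa$-c.c. the possible values of $|\dot c|$ are bounded by some $\delta<\kappa$; a name for an enumeration of $\mathrm{dom}\,\dot c$ in length at most $\delta$ has fewer than $\kappa$ possible values at each place; so there is $d\in V$ with $|d|<\kappa$ and $\Vdash\mathrm{dom}\,\dot c\subseteq d$. For each point of $d$ one antichain of size $<\kappa$ describes the value. So we let $R$ consist of the pairs $(p,\dot c)\in V_\lambda$.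

Let $G*K$ be $V$-generic for $R$ and $V_1=V[G][K]$. In $V_1$: cardinals $\le\mu$ are preserved, $\kappa=\mu^+$, $\lambda=\kappa^+$, $\kappa^{<\kappa}=\kappa$, and $2^\kappa=\lambda^\kappa=\lambda$ (in $V[G]$ there are only $\lambda$ nice $\mathbb C$-names for functions from $\kappa$ to $\lambda$). Sequences of length $<\mu$ of elements of $V$ that lie in $V_1$ lie in $V$. Sequences of length $<\kappa$ of elements of $V[G]$ that lie in $V_1$ lie in $V[G]$.

**Step 4 (projecting $P(\lambda)$ onto $R$).** To lift $j$ to $V[G]$ we need a generic for $P(\lambda)$ that is compatible with $G*K$. The obstacle is that the coordinate $\kappa$ of $P(\lambda)$ consists of functions in $V$, while $\mathbb C$ is computed in $V[G]$. We let the functions of $V$ code names.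

Splitting domains gives $P(\lambda)\cong P\times\mathbb C^V\times\mathbb A$. Here $P$ is the part with $\alpha,\gamma<\kappa$; $\mathbb C^V$ is the part with $\alpha=\kappa$, that is, functions $f$ of size $<\kappa$ on subsets of $(\Gamma\cap(\kappa,\lambda))\times\kappa$ with $f(\gamma,i)<\gamma$; and $\mathbb A$ is the rest. We identify $p\in P$ with $(p,\emptyset,\emptyset)$.

For $\gamma\in\Gamma\cap(\kappa,\lambda)$, a $P$-name for an element of $\gamma$ is determined, up to equivalence, by an antichain of size $<\kappa$ and a map from it into $\gamma$. As $|P|=\kappa$ and $\gamma^{<\kappa}=\gamma$, there are exactly $\gamma$ classes. Fix bijections $n_\gamma$ from $\gamma$ onto these classes. For $f\in\mathbb C^V$ let $f^*$ be the canonical $P$-name for the function with domain $\mathrm{dom}\,f$ and $f^*(\gamma,i)=n_\gamma(f(\gamma,i))^G$. So $\Vdash f^*\in\dot{\mathbb C}$.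

**Lemma 5.** $\pi(p,f,a)=(p,f^*)$ is a projection from $P(\lambda)$ to $R$: it is order preserving, and whenever $(q,\dot c)\le\pi(x)$ there is $x'\le x$ with $\pi(x')\le(q,\dot c)$.

*Proof.* Order preservation is clear. Let $(q,\dot c)\le(p,f^*)$. Let $\dot c'$ name $\dot c$ if $q\in\dot G$, and $f^*$ otherwise; so $\Vdash\dot c'\supseteq f^*$. As in Step 3 there is $d\in V$ with $|d|<\kappa$, $\mathrm{dom}\,f\subseteq d\subseteq(\Gamma\cap(\kappa,\lambda))\times\kappa$ and $\Vdash\mathrm{dom}\,\dot c'\subseteq d$. For $(\gamma,i)\in d$ let $f'(\gamma,i)$ be the $n_\gamma$-code of the name "$\dot c'(\gamma,i)$ if defined, $0$ otherwise". On $\mathrm{dom}\,f$ this name is equivalent to $n_\gamma(f(\gamma,i))$, so $f'\supseteq f$. And $q\Vdash f'^*\supseteq\dot c$. So $(q,f',a)\le(p,f,a)$ and $\pi(q,f',a)=(q,f'^*)\le(q,\dot c)$. $\blacksquare$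

In $V_1$ let
$$E=\{x\in P(\lambda):\pi(x)\in G*K\}=\{(p,f,a)\in P(\lambda):p\in G,\ f^{*G}\in K\}.$$

**Lemma 6.** Let $\hat G\subseteq E$ be a $V_1$-generic filter. Then $\hat G$ is a $V$-generic filter on $P(\lambda)$, $G\subseteq\hat G$, and $G*K$ is the upward closure of $\pi''\hat G$. So $V_1[\hat G]=V[\hat G]$.

*Proof.* As $\pi$ is order preserving, $E$ is upward closed in $P(\lambda)$, so $\hat G$ is a filter on $P(\lambda)$. Let $D\in V$ be dense open in $P(\lambda)$ and $x\in E$. The set $\{\pi(d):d\le x,\ d\in D\}$ is dense below $\pi(x)$: given $r\le\pi(x)$, take $x'\le x$ with $\pi(x')\le r$ and then $d\le x'$ in $D$. As $\pi(x)\in G*K$, this set meets $G*K$, which gives $d\le x$ in $D\cap E$. Thus $D\cap E$ is dense in $E$ and $\hat G$ meets $D$.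

If $D\in V$ is dense open in $R$, then $\pi^{-1}[D]$ is dense in $P(\lambda)$ by the projection property. So the upward closure of $\pi''\hat G$ is $V$-generic for $R$. It is contained in $G*K$, hence equal to it by (T1). Similarly $\{p:(p,f,a)\in\hat G\text{ for some }f,a\}$ is $V$-generic for $P$ and contained in $G$, hence equal to $G$. As $\hat G$ is upward closed, $G\subseteq\hat G$. $\blacksquare$

**Step 5 (small unions stay in $E$).** This is what will turn unions of functions from Lemma 4 into conditions in $E$.

**Lemma 7.** If $x\subseteq E$, $x\in V_1$, $|x|<\mu$ and $\bigcup x$ is a function, then $\bigcup x\in E$.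

*Proof.* $V_1$ has no new sequences of length $<\mu$ of elements of $V$, so $x\in V$ and $\bigcup x\in P(\lambda)$. Let $p_\eta\in G$ ($\eta<\nu<\mu$) be the $P$-parts and $\bar p=\bigcup p_\eta\in P$. The conditions that extend $\bar p$ or are incompatible with some $p_\eta$ are dense in $P$: if $q$ is compatible with all $p_\eta$, then $q\cup\bar p$ is a function, and so a condition. A member of $G$ in this dense set extends $\bar p$, so $\bar p\in G$. Let $f_\eta$ be the $\mathbb C^V$-parts. Then $\bigcup_\eta f_\eta^{*G}=(\bigcup_\eta f_\eta)^{*G}$ is a function of size $<\kappa$, and the same density argument for $\mathbb C$ in $V[G]$ shows that it is in $K$. $\blacksquare$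

## 6. Deciding "$\kappa\in j(\dot A)$" along a tower of conditions

Let $\hat G\subseteq E$ be $V_1$-generic. We define in $V[\hat G]$ an ultrafilter $\mathcal D$ on $\mathcal P(\kappa)^{V_1}$, without lifting $j$ beyond $V[G]$.

**Step 1 (lift to $V[G]$).** This makes $j$ act on $\mathbb C$-names. By Lemma 6, $j''G=G\subseteq\hat G$ and $\hat G$ is $V$-generic for $j(P)=P(\lambda)$. By (T2), $j$ lifts to $j:V[G]\to M[\hat G]$. As $P(\lambda)\in M$ is $\lambda$-c.c., (T3) says that $M[\hat G]$ is closed under $<\!\lambda$-sequences in $V[\hat G]$, and $\lambda$ is regular in $V[\hat G]$.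

**Step 2 (partial master conditions).** Although $\bigcup_{c\in K}j(c)$ is too large to be a condition, its bounded parts are conditions. For $\alpha<\lambda$ let $\mathbb C_\alpha=\{c\in\mathbb C:\mathrm{dom}\,c\subseteq\alpha\times\kappa\}$; $\mathbb C$ is the product of $\mathbb C_\alpha$ and the rest. Put $m_\alpha=\bigcup\{j(c):c\in K\cap\mathbb C_\alpha\}$. For $c\in\mathbb C$, $|c|<\kappa$, so $j(c)=j''c$ and $\mathrm{dom}\,j(c)=j''\mathrm{dom}\,c$. As $K$ is a filter, $m_\alpha$ is a function. Its domain is contained in $j''\alpha\times\kappa$, so it has size $<\lambda$, and $m_\alpha\in M[\hat G]$ by closure. Hence $m_\alpha\in j(\mathbb C_\alpha)$. For $\alpha<\alpha'$ and $c\in K\cap\mathbb C_{\alpha'}$ we have $c{\restriction}(\alpha\times\kappa)\in K\cap\mathbb C_\alpha$; so $m_{\alpha'}{\restriction}(j(\alpha)\times\lambda)=m_\alpha$.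

**Step 3 (the tower).** Now we decide the statements one at a time. By the $\lambda$-c.c., every $A\in\mathcal P(\kappa)^{V_1}$ has a nice $\mathbb C_\alpha$-name in $V[G]$ for some $\alpha<\lambda$, and there are $\lambda$ such names as $\lambda$ is inaccessible in $V[G]$. Let $\langle\dot A_\xi:\xi<\lambda\rangle\in V[G]$ list them all, with repetitions, so that $\dot A_\xi$ is a $\mathbb C_\xi$-name (list every name $\lambda$ times and put the name of $\emptyset$ where a name does not yet fit).

In $V[\hat G]$ build $t_\xi\in j(\mathbb C_\xi)$ for $\xi<\lambda$, increasing under $\subseteq$, with $t_\xi\supseteq m_\xi$ and $t_\xi$ deciding "$\kappa\in j(\dot A_\xi)$" over $M[\hat G]$. At stage $\xi$ consider $s=m_\xi\cup\bigcup_{\eta<\xi}t_\eta$. It is a function, because $\mathrm{dom}\,t_\eta\subseteq j(\eta)\times\lambda$ and $m_\xi{\restriction}(j(\eta)\times\lambda)=m_\eta\subseteq t_\eta$. It has size $<\lambda$, as $\lambda$ is regular in $V[\hat G]$, and it lies in $M[\hat G]$ by closure. So $s\in j(\mathbb C_\xi)$. As $j(\dot A_\xi)$ is a $j(\mathbb C_\xi)$-name, $s$ extends to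 a suitable $t_\xi\in j(\mathbb C_\xi)$. Only the restriction of $j$ to a set is used, and the forcing relation for atomic statements is absolute, so the construction takes place in $V[\hat G]=V_1[\hat G]$.

**Step 4 (the ultrafilter).** Let
$$\mathcal D=\{\dot A_\xi^K:\ t_\xi\Vdash\kappa\in j(\dot A_\xi)\}.$$
To transfer facts from $V_1$ we use the following.

(1) If $c\in K$ forces a statement about $\mathbb C$-names over $V[G]$, then $j(c)$ forces the $j$-image statement over $M[\hat G]$ by elementarity, and $j(c)\subseteq m_\zeta\subseteq t_\zeta$ for all large $\zeta<\lambda$.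

If $\dot A_\xi^K=\dot A_\eta^K$, some $c\in K$ forces this; by (1) some $t_\zeta\supseteq t_\xi\cup t_\eta$ forces $j(\dot A_\xi)=j(\dot A_\eta)$. So $t_\xi$ and $t_\eta$ decide their statements in the same way, and membership in $\mathcal D$ depends only on the set. In the same way the statements "$\dot A_\xi\subseteq\dot A_\eta$", "$\dot A_\xi=\kappa\setminus\dot A_\eta$" and "$\dot A_\xi=\dot A_\eta\cap\dot A_\zeta$" show that $\mathcal D$ is an ultrafilter on $\mathcal P(\kappa)^{V_1}$. The statement "$\dot A_\xi\subseteq\nu$" with $\nu<\kappa=\mathrm{crit}(j)$ shows that $\mathcal D$ contains no bounded set.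

**Step 5 (normality and completeness).** These properties pass to the ideal. Let $f\in V_1$ be regressive on $X\in\mathcal D$, with name $\dot f$, and suppose that $f$ is not constant on any set in $\mathcal D$. Then $f^{-1}\{\nu\}\notin\mathcal D$ for all $\nu<\kappa$. By (1), for each $\nu<\kappa$ all large $t_\zeta$ force $j(\dot f)(\kappa)\ne\nu$; and all large $t_\zeta$ force that $j(\dot f)$ is regressive at $\kappa$, as they force $\kappa$ into the $j$-image of a name of $X$. As $\kappa<\lambda$ and $\lambda$ is regular in $V[\hat G]$, a single $t_\zeta$ forces $j(\dot f)(\kappa)<\kappa$ and $j(\dot f)(\kappa)\ne\nu$ for every $\nu<\kappa$. This is a contradiction. So $\mathcal D$ is $V_1$-normal.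

$\mathcal D$ is $V_1$-$\kappa$-complete. Let $\langle A_\nu:\nu<\delta\rangle\in V_1$, $\delta<\kappa$, all $A_\nu\in\mathcal D$, and suppose $\bigcap A_\nu\notin\mathcal D$. Then $x\mapsto\min\{\nu:x\notin A_\nu\}$ is regressive on $\kappa\setminus(\delta\cup\bigcap A_\nu)\in\mathcal D$. So it is constant, with some value $\nu$, on a set in $\mathcal D$ disjoint from $A_\nu$, a contradiction.

**Step 6 (the ideal).** We pass from the ultrafilter in the extension to an ideal in $V_1$. Let $\dot{\mathcal D}$ be an $E$-name for $\mathcal D$, and in $V_1$ put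
$$I=\{X\subseteq\kappa:\ \Vdash_E X\notin\dot{\mathcal D}\}.$$
$I$ is proper, since $\kappa\in\mathcal D$, and contains the bounded sets. It is $\kappa$-complete: by completeness, if a union of fewer than $\kappa$ sets, taken in $V_1$, is in $\mathcal D$, one of the sets is. If $f$ is regressive on $X\in I^+$, choose $x\in E$ with $x\Vdash X\in\dot{\mathcal D}$, and then $x'\le x$ and $\nu<\kappa$ with $x'\Vdash X\cap f^{-1}\{\nu\}\in\dot{\mathcal D}$. So $f$ is constant on a positive subset of $X$. Thus $I$ is a normal ideal on $\kappa$ in $V_1$.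

## 7. Adding $\square_\kappa$ and keeping saturation

In $V_1$ let $\mathbb S$ be the set of $p=\langle C^p_\alpha:\alpha\in\mathrm{Lim}\cap(\delta_p+1)\rangle$, with $\delta_p<\lambda$ limit, $C^p_\alpha$ club in $\alpha$ of order type $\le\kappa$, and $C^p_\beta=C^p_\alpha\cap\beta$ for $\beta\in\mathrm{acc}(C^p_\alpha)\cap\alpha$. The order is end-extension, so two conditions are compatible iff one is an initial segment of the other. $|\mathbb S|=\lambda^\kappa=\lambda$.

**Step 1 (any height can be reached).** We need this so that the generic sequence has length $\lambda$.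

**Lemma 8.** If $\delta_p<\eta<\lambda$ and $\eta$ is a limit, there is $p'\le p$ with $\delta_{p'}=\eta$.

*Proof.* Induction on $\eta$. If $\eta=\eta'+\omega$ with $\eta'\ge\delta_p$ limit, extend $p$ to height $\eta'$ if $\eta'>\delta_p$, and let $C_\eta=\{\eta'+n:n<\omega\}$, which has no accumulation points below $\eta$.

If $\eta$ is a limit of limits, take a continuous increasing sequence of limit ordinals $\langle\eta_\xi:\xi<\mathrm{cf}\,\eta\rangle$ cofinal in $\eta$ and above $\delta_p$; note $\mathrm{cf}\,\eta\le\kappa$. Build a decreasing sequence $p_\xi\le p$ with $\delta_{p_\xi}=\eta_\xi$, using the induction hypothesis at $0$ and successors. At limit $\xi$ let $p_\xi=\bigcup_{\zeta<\xi}p_\zeta\cup\{(\eta_\xi,\{\eta_\zeta:\zeta<\xi\})\}$. Finish by adding $C_\eta=\{\eta_\xi:\xi<\mathrm{cf}\,\eta\}$ to $\bigcup_\xi p_\xi$. Coherence holds: the accumulation points of $\{\eta_\zeta:\zeta<\xi\}$ below its supremum are the $\eta_\zeta$ with $\zeta$ a limit, and $C_{\eta_\zeta}=\{\eta_\rho:\rho<\zeta\}$. $\blacksquare$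

**Step 2 (no new $\kappa$-sequences, and stationarity survives).** The first half keeps $I$ an ideal; the second keeps Lemma 4 applicable.

**Lemma 9.** $\mathbb S$ adds no $\kappa$-sequences of ordinals, and it preserves the stationarity of every stationary $S\subseteq\lambda\cap\mathrm{cof}(\kappa)$ in $V_1$.

*Proof.* Work in $V_1$. Let $p\in\mathbb S$, $\dot f$ a name for a function $\kappa\to\mathrm{Ord}$ and $\dot B$ a name for a club in $\lambda$. (For the first statement let $S=\lambda\cap\mathrm{cof}(\kappa)$.) Take a continuous $\in$-chain $\langle Y_\xi:\xi<\lambda\rangle$ of elementary submodels of some $H_\theta$, of size $\kappa$, containing $\kappa\cup\{p,\dot f,\dot B,\mathbb S\}$, with ${}^{<\kappa}Y_\xi\subseteq Y_{\xi+1}$; this is possible as $\kappa^{<\kappa}=\kappa$. For club many $\delta$, $Y_\delta\cap\lambda=\delta$; choose such a $\delta\in S$. As $\mathrm{cf}\,\delta=\kappa$, every subset of $Y=Y_\delta$ of size $<\kappa$ is contained in some $Y_\xi$, $\xi<\delta$; so ${}^{<\kappa}Y\subseteq Y$.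

Let $\langle D_\iota:\iota<\kappa\rangle$ enumerate the dense open subsets of $\mathbb S$ in $Y$, and let $\langle\delta_\iota:\iota<\kappa\rangle$ be cofinal in $\delta$. Build decreasing $p_\iota\in Y$, and write $\eta_\iota=\delta_{p_\iota}$:

- $p_0=p$;
- $p_{\iota+1}\in D_\iota\cap Y$ with $\eta_{\iota+1}>\max(\eta_\iota,\delta_\iota)$, by Lemma 8 inside $Y$;
- for limit $\iota$, $\eta_\iota=\sup_{\zeta<\iota}\eta_\zeta$ and $p_\iota=\bigcup_{\zeta<\iota}p_\zeta\cup\{(\eta_\iota,\{\eta_\zeta:\zeta<\iota\})\}$, which is in $Y$ by closure.

Coherence at limit stages is checked as in Lemma 8. As $\eta_\iota\in Y\cap\lambda=\delta$, $\sup_\iota\eta_\iota=\delta$. So $q=\bigcup_{\iota<\kappa}p_\iota\cup\{(\delta,\{\eta_\iota:\iota<\kappa\})\}$ is a condition; the new club has order type $\kappa$. It lies below an element of each $D_\iota$. For $\xi<\kappa$ the conditions deciding $\dot f(\xi)$ form a dense open set in $Y$, so $q$ decides all of $\dot f$. For $\alpha<\delta$ the conditions deciding $\min(\dot B\setminus(\alpha+1))$ form a dense open set in $Y$, and the value decided by a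 condition in $Y$ is in $Y\cap\lambda=\delta$. So $q$ forces $\dot B$ to be unbounded in $\delta$, and $q\Vdash\delta\in\dot B\cap S$. $\blacksquare$

**Step 3 (proof of Theorem 2(3)).** Let $H\subseteq\mathbb S$ be $V_1$-generic and $W=V_1[H]$. By Lemma 9 all cardinals $\le\lambda$ of $V_1$ are preserved, so in $W$ cardinals $\le\mu$ of $V$ are preserved, $\kappa=\mu^+$ and $\lambda=\kappa^+$. By Lemma 8, $\bigcup H$ is defined on all of $\mathrm{Lim}\cap\lambda$, so it is a $\square_\kappa$-sequence. Lemma 1 gives the failure of transfer. $\blacksquare$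

**Step 4 (proof of Theorem 2(1)).** Here Lemmas 4, 7 and 9 meet. By Lemma 9, $\mathcal P(\kappa)$ and the $\kappa$-sequences of its elements are the same in $V_1$ and $W$, so $I$ is a normal ideal on $\kappa$ in $W$.

*Lemma 4 applies to $W'=W$ and $\beta=\lambda$.* $\lambda$ is regular in $W$. $\Gamma\cap\lambda$ is stationary in $V$, as $\lambda$ is Mahlo, and in $V_1$, as $R$ is $\lambda$-c.c. Each $\xi\in\Gamma\cap(\kappa,\lambda)$ has cofinality $\kappa$ in $V_1$: it is regular in $V[G]$ since $|P|=\kappa$, so its cofinality is still at least $\kappa$ after the $<\!\kappa$-closed $\mathbb C$; and $|\xi|=\kappa$ in $V_1$. So by Lemma 9, $\Gamma\cap\lambda$ is stationary in $W$.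

*The argument.* Let $\langle X_\xi:\xi<\lambda\rangle\in W$ be $I$-positive sets. Choose $x_\xi\in E$ with $x_\xi\Vdash_E X_\xi\in\dot{\mathcal D}$ over $V_1$. Apply Lemma 4 to $\langle x_\xi:\xi<\lambda\rangle$ to get $S$; so $|S|=\lambda$ and $\bigcup_{\xi\in S}x_\xi$ is a function. Let $z\subseteq S$, $z\in W$, $|z|<\mu$. By Lemma 9, $\langle(x_\xi,X_\xi):\xi\in z\rangle\in V_1$. By Lemma 7, $x=\bigcup_{\xi\in z}x_\xi\in E$. As $x\le x_\xi$ for all $\xi\in z$, the $V_1$-$\kappa$-completeness of $\mathcal D$ gives $x\Vdash\bigcap_{\xi\in z}X_\xi\in\dot{\mathcal D}$. So $\bigcap_{\xi\in z}X_\xi\in I^+$. With $|z|=2$: no $\lambda$ many positive sets have pairwise intersections in $I$. $\blacksquare$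

## 8. Threads, and how a collapse absorbs them

It remains to find the precipitous ideal on $\lambda$.

**Step 1 (square and thread together).** The poset $\mathbb S$ is followed by a poset that adds a thread; the point is that the two together have a $<\!\kappa$-closed dense set.

In $V_1[H]$ with $C=\bigcup H$, let $\mathbb T$ be the set of closed bounded $c\subseteq\lambda$ with $\mathrm{otp}\,c<\kappa$ and $c\cap\beta=C_\beta$ for all $\beta\in\mathrm{acc}(c)$, ordered by end-extension. In $V_1$ let $\Delta\subseteq\mathbb S*\dot{\mathbb T}$ be the set of $(p,\check c)$ with $c$ closed, $\mathrm{otp}\,c<\kappa$, $\max c=\delta_p$, and $c\cap\beta=C^p_\beta$ for $\beta\in\mathrm{acc}(c)$. We write $(p,c)$. For example, $(p,\{\delta_p\})\in\Delta$ for every $p\in\mathbb S$, because $\mathrm{acc}(\{\delta_p\})=\emptyset$.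

**Lemma 10.** (a) $\Delta$ is dense in $\mathbb S*\dot{\mathbb T}$. (b) $\Delta$ is $<\!\kappa$-closed, and $|\Delta|=\lambda$. (c) If $(H,t)$ is $V_1$-generic for $\mathbb S*\dot{\mathbb T}$, then $\bigcup t$ is club in $\lambda$, has order type $\le\kappa$, and $\bigcup t\cap\beta=C_\beta$ for $\beta\in\mathrm{acc}(\bigcup t)\cap\lambda$.

*Proof.* (a) Given $(p,\dot c)$, extend $p$ so that it decides $\dot c=c$ (Lemma 9) and $\delta_p>\sup c$ (Lemma 8). Since $\mathrm{acc}(c\cup\{\delta_p\})=\mathrm{acc}(c)$, $(p,c\cup\{\delta_p\})\in\Delta$, and it extends the given condition.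

(b) Let $(p_\iota,c_\iota)$, $\iota<\nu<\kappa$, $\nu$ limit, be decreasing. If $\delta_{p_\iota}$ is eventually constant, so are $p_\iota$ and, since $\max c_\iota=\delta_{p_\iota}$, also $c_\iota$. Otherwise let $\delta=\sup\delta_{p_\iota}$ and $c=\bigcup c_\iota$. Each $c_\iota$ is an initial segment of $c$, and $\max c_\iota=\delta_{p_\iota}$; so $c$ is club in $\delta$, and since $\nu<\kappa$ and $\kappa$ is regular, $\mathrm{otp}\,c<\kappa$. If $\beta\in\mathrm{acc}(c)\cap\delta$, then $\beta\in\mathrm{acc}(c_\iota)$ for some $\iota$, and $c\cap\beta=c_\iota\cap\beta=C^{p_\iota}_\beta$. So $\big(\bigcup p_\iota\cup\{(\delta,c)\},\ c\cup\{\delta\}\big)\in\Delta$, and it is a lower bound. The size is clear from $|\mathbb S|=\lambda^{<\kappa}=\lambda$.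

(c) For $(p,c)\in\Delta$ and $\eta<\lambda$, Lemma 8 gives $p'\le p$ with $\delta_{p'}>\max(\eta,\delta_p)$, and $(p',c\cup\{\delta_{p'}\})\in\Delta$. So $\bigcup t$ is unbounded in $\lambda$. Its members have as initial segments the closed sets in $t$, so it is closed in $\lambda$; its proper initial segments have type $<\kappa$, so its type is $\le\kappa$. If $\beta\in\mathrm{acc}(\bigcup t)\cap\lambda$, then $\beta\in\mathrm{acc}(c)$ for some $c\in t$, and $\bigcup t\cap\beta=c\cap\beta=C_\beta$. $\blacksquare$

**Step 2 (absorption).** We show that a generic collapse of $\lambda$ to $\kappa$ produces a generic for $\Delta$, by a map that can be fixed in advance.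

In $V_1$ let $\mathrm{Coll}$ be the poset of functions of size $<\kappa$ from subsets of $\kappa$ to $\lambda$, ordered by $\supseteq$, and $Q=\Delta\times\mathrm{Coll}$. Let $\mathrm{Coll}'$ be the set of $s\in{}^{<\kappa}\lambda$ of successor length; it is dense in $\mathrm{Coll}$. Let $\dot g_Q$ name the $Q$-generic filter; $q\Vdash_Q r\in\dot g_Q$ iff every extension of $q$ is compatible with $r$.

**Lemma 11.** There is a map $s\mapsto q_s$ from $\mathrm{Coll}'$ to $Q$, preserving order and incompatibility, such that for every $r\in Q$ there is $s$ with $q_s\Vdash_Q r\in\dot g_Q$. Moreover, if $h\subseteq\mathrm{Coll}$ is $V_1$-generic, then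
$$g_h=\{r\in Q:\exists s\in h\cap\mathrm{Coll}'\ \ q_s\Vdash_Q r\in\dot g_Q\}$$
is $V_1$-generic for $Q$.

*Proof.* $Q$ is $<\!\kappa$-closed, $|Q|=\lambda$, and $Q$ collapses $\lambda$ to $\kappa$. Let $\dot f$ name a surjection from $\kappa$ onto $\dot g_Q$.

*Construction.* Define $q_s$ by recursion on the length of $s$. For $u\in{}^\xi\lambda$, $\xi<\kappa$, let $L_u$ be the set of lower bounds of $\{q_{u\restriction(\eta+1)}:\eta<\xi\}$ that decide $\dot f(\xi)$. These $q_{u\restriction(\eta+1)}$ are decreasing by construction, so $L_u$ is nonempty by closure; and $L_u$ is downward closed. Below any condition of $Q$ there is an antichain of size $\lambda$ (give a new argument of the $\mathrm{Coll}$ coordinate different values), so $L_u$ has a maximal antichain of size exactly $\lambda$. Let $\langle q_{u^\frown\nu}:\nu<\lambda\rangle$ enumerate one injectively. Order is preserved. If $s,s'$ are incomparable and first differ at $\eta$, then $q_s$ and $q_{s'}$ are below two different members of the antichain chosen in $L_{s\restriction\eta}$. Since $L_{s\restriction\eta}$ is downward closed,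 these are incompatible in $Q$.

*For each $r'\in Q$ and $\xi<\kappa$ some $s\in{}^{\xi+1}\lambda$ has $q_s$ compatible with $r'$.* Build decreasing $r_\eta\le r'$ and $s(\eta)$ for $\eta\le\xi$ with $r_\eta\le q_{s\restriction(\eta+1)}$. At $\eta$ let $r^*\le r'$ be a lower bound of the earlier $r_\zeta$ that decides $\dot f(\eta)$. Then $r^*\in L_{s\restriction\eta}$, so it is compatible with some $q_{s\restriction\eta^\frown\nu}$. Let $s(\eta)=\nu$ and let $r_\eta$ be a common extension.

*Every $r$ is captured.* Given $r\in Q$, find $r'\le r$ and $\xi$ with $r'\Vdash\dot f(\xi)=r$, and $s\in{}^{\xi+1}\lambda$ with $q_s$ compatible with $r'$. As $q_s\in L_{s\restriction\xi}$ decides $\dot f(\xi)$, it decides it as $r$. So $q_s\Vdash r\in\dot g_Q$.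

*$g_h$ meets dense sets.* Let $D\subseteq Q$ be dense open. We claim that the set of $s\in\mathrm{Coll}'$ such that $q_s\Vdash r\in\dot g_Q$ for some $r\in D$ is dense in $\mathrm{Coll}'$. Let $s\in\mathrm{Coll}'$, choose $r\in D$ with $r\le q_s$, and $s'$ with $q_{s'}\Vdash r\in\dot g_Q$. Then $q_{s'}$ is compatible with $r$, hence with $q_s$, so $s,s'$ are comparable. The longer of the two extends $s$, and its $q$ is below $q_{s'}$ and forces $r\in\dot g_Q$. As $h\cap\mathrm{Coll}'$ is generic for $\mathrm{Coll}'$, $g_h\cap D\ne\emptyset$.

*$g_h$ is a filter.* It is upward closed. Let $r_0,r_1\in g_h$. The set of $r$ that are below both $r_0,r_1$ or incompatible with one of them is dense open, so $g_h$ contains such an $r$. A common extension in $h\cap\mathrm{Coll}'$ of the three witnesses is an $s$ with $q_s\Vdash r,r_0,r_1\in\dot g_Q$. So $r$ is compatible with $r_0$ and with $r_1$, and $r\le r_0,r_1$. $\blacksquare$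

## 9. A master condition at height $\lambda$

**Step 1 (the two posets).** We set up the ultrapower whose lift will give the ideal. Let $\mathcal U$ be a normal measure on $\lambda$ in $V$ and $k:V\to N$ its ultrapower, with (T5). Let $\mathbb B=R*\dot{\mathbb S}$. By the $\lambda$-c.c. of $R$, a name for a condition in $\dot{\mathbb S}$ has bounded height and is described by fewer than $\lambda$ antichains of size $<\lambda$; so we let $\mathbb B$ consist of the pairs $(r,\dot s)\in V_\lambda$. Thus $k{\restriction}\mathbb B$ is the identity, $\mathbb B\subseteq k(\mathbb B)=k(R)*k(\dot{\mathbb S})$ with the induced order, and $k(R)\cap V_\lambda=R$.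

**Step 2 (the coordinate $\lambda$ of $k(R)$).** This is the collapse that Lemma 11 will use. As $P\in V_\lambda$, $k(R)=P*\dot{\mathbb C}^N$, where in $N[G]$ the poset $\mathbb C^N$ consists of functions $c$ of size $<\kappa$ on subsets of $(\Gamma^N\cap(\kappa,k(\lambda)))\times\kappa$ with $c(\gamma,i)<\gamma$. Now $\Gamma^N\cap\lambda=\Gamma\cap\lambda$, $\lambda\in\Gamma^N$, and $N[G]$ is closed under $\lambda$-sequences in $V[G]$ by (T3). So
$$\mathbb C^N\cong\mathbb C\times\mathrm{Coll}\times\mathbb C'',$$
where $\mathrm{Coll}$ is the coordinate $\gamma=\lambda$ and $\mathbb C''$ is the part $\gamma>\lambda$. $\mathrm{Coll}$ is the same computed in $V[G]$ and in $V_1$, as $\mathbb C$ is $<\!\kappa$-closed. So a $V$-generic $L$ for $k(R)$ has the form $L=G*(K\times h\times K'')$, where $G*K$ is $V$-generic for $R$ and $h$ is generic for $\mathrm{Coll}$ over $V_1=V[G*K]$. Moreover $L\cap R=G*K$.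

**Step 3 (definition of $m$).** We convert $h$ into a square sequence with a thread, inside $N[L]$. $R\in N$, and $N[G*K]$ is closed under $\lambda$-sequences in $V_1$ by (T3). The objects $\mathbb S,\Delta,Q$ and a map $s\mapsto q_s$ as in Lemma 11 can all be coded by subsets of $\lambda$, so they are in $N[G*K]$. As $R$ is $\lambda$-c.c. of size $\lambda$, nice names for these codes have size $\le\lambda$ and lie in $N$; we fix such $R$-names. The relation $q_s\Vdash_Q r\in\dot g_Q$ is a statement about compatibility in $Q$, so $N[L]$ can compute $g_h$. By Lemma 11 the $\Delta$-part of $g_h$ is $V_1$-generic for $\Delta$, which is dense in $\mathbb S*\dot{\mathbb T}$. So we get in $N[L]$ a $V_1$-generic $(H_h,t_h)$ for $\mathbb S*\dot{\mathbb T}$. Put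
$$m_h=\bigcup H_h\cup\{(\lambda,\bigcup t_h)\}.$$
By Lemma 10(c), $m_h$ is a condition of $k(\dot{\mathbb S})^L$, with $\delta_{m_h}=\lambda<k(\lambda)$. Let $\dot m\in N$ be a $k(R)$-name for it, of rank below $k(\lambda)$, and let $m=(1,\dot m)\in k(\mathbb B)$.

**Step 4 (what $m$ does).** We check that below $m$ the poset $k(\mathbb B)$ adds a generic for $\mathbb B$, and that $m$ excludes no condition of $\mathbb B$.

**Lemma 12.** (a) If $\hat g\ni m$ is $V$-generic for $k(\mathbb B)$, then $\hat g\cap\mathbb B$ is $V$-generic for $\mathbb B$. (b) Every $x\in\mathbb B$ is compatible with $m$.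

*Proof.* (a) Let $\hat g=L*\hat H$. For $(r,\dot s)\in\mathbb B$, the $R$-name $\dot s$ satisfies $\dot s^L=\dot s^{L\cap R}=\dot s^{G*K}=:s$. So $(r,\dot s)\in\hat g$ iff $r\in G*K$ and $s\in\hat H$. Here $m_h\in\hat H$ and $\delta_s<\lambda=\delta_{m_h}$. Compatible conditions are comparable as initial segments, and $\hat H$ is upward closed; so $s\in\hat H$ iff $s$ is an initial segment of $\bigcup H_h$, iff $s\in H_h$. So $\hat g\cap\mathbb B=G*K*H_h$, which is $V$-generic.

(b) Let $x=(r,\dot s)$. Let $G*K\ni r$ be $V$-generic for $R$, and in $V_1=V[G*K]$ put $s=\dot s^{G*K}$. Take $d=(s,\{\delta_s\})\in\Delta$, and by Lemma 11 some $s'\in\mathrm{Coll}'$ with $q_{s'}\Vdash(d,\emptyset)\in\dot g_Q$. If $s'\in h$, then $(d,\emptyset)\in g_h$, so $s\in H_h$ and $m_h\le s$. As $s'\in V[G]$, there are $r'=(p',\dot c')\le r$ in $R$ and a $P$-name $\sigma$ for an element of $\mathrm{Coll}$ such that $r'$ forces $\sigma$ to be such an $s'$. By the $\kappa$-c.c. we may take $\sigma\in N$ of rank $<k(\lambda)$. Let $l=(p',\dot c'')\in k(R)$, where $\dot c''$ names the function $\dot c'$ together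 with $\sigma$ placed at the coordinate $\gamma=\lambda$. Then $l\le r'\le r$. If $L\ni l$ is $V$-generic for $k(R)$, then $r'\in L\cap R=G*K$ and $\sigma^G\in h$, so $m_h\le\dot s^L$. Hence $l\Vdash\dot m\le\dot s$; this holds also for the forcing relation of $N$, because below a condition forcing the negation in $N$ we could take a $V$-generic $L$. So $(l,\dot m)\in k(\mathbb B)$ extends both $x$ and $m$. $\blacksquare$

## 10. The quotient below $m$, and its ideal on $\lambda$

Let $g=G*K*H$, so $W=V[g]$. The generic $H$ here is arbitrary; the quotient forcing below finds a $\hat g\ni m$ that restricts to it. In $W$ let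
$$\mathbb F=\{q\in k(\mathbb B):q\le m,\ q\text{ compatible with every }x\in g\}.$$
By Lemma 12(b), $m\in\mathbb F$.

**Step 1 (the quotient works).** We do not know that $\mathbb B$ is completely embedded in $k(\mathbb B)$, so we prove by hand that forcing with $\mathbb F$ over $W$ is as it should be.

**Lemma 13.** Let $F\subseteq\mathbb F$ be a $W$-generic filter and $\hat g$ its upward closure in $k(\mathbb B)$. Then $\hat g$ is $V$-generic for $k(\mathbb B)$, $m\in\hat g$, $\hat g\cap\mathbb B=g$, and $F=\{q\in\hat g:q\le m\}$.

*Proof.* For $q\in k(\mathbb B)$, $q\le m$, call $x\in\mathbb B$ a *reduction* of $q$ if every $x'\le x$ in $\mathbb B$ is compatible with $q$. The set $A_q\in V$ of $x\in\mathbb B$ that are incompatible with $q$ or are reductions of $q$ is dense in $\mathbb B$: if $x$ is not a reduction, some $x'\le x$ is incompatible with $q$.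

(i) *For $q\le m$: $q\in\mathbb F$ iff $g$ contains a reduction of $q$.* If $q\in\mathbb F$, then $g$ meets $A_q$ in an element compatible with $q$, which is a reduction. Conversely let $x\in g$ be a reduction of $q$. Given $y\in g$, take $z\in g$ below $x$ and $y$; $z$ is compatible with $q$, hence so is $y$.

(ii) *If $d\le m$ and $d\le x'\in\mathbb B$, then $d$ has a reduction $x''\le x'$.* Take a $V$-generic $\hat g'\ni d$ for $k(\mathbb B)$. By Lemma 12(a), $\hat g'\cap\mathbb B$ is $V$-generic and contains $x'$, so it contains some $x''\le x'$ in $A_d$. As $x''$ and $d$ lie in $\hat g'$, they are compatible, so $x''$ is a reduction of $d$.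

*Genericity.* Let $D\in V$ be dense open in $k(\mathbb B)$ and $q\in\mathbb F$. Let $x_0\in g$ be a reduction of $q$. The set of $x\in\mathbb B$ that are reductions of some $d\in D$ with $d\le q$ is in $V$ and dense below $x_0$: given $x'\le x_0$, take a common extension of $q$ and $x'$, extend it to $d\in D$, and apply (ii). So $g$ contains such an $x$, and the corresponding $d$ is in $\mathbb F$ by (i). Hence $D\cap\mathbb F$ is dense in $\mathbb F$, and $F$ meets $D$. So $\hat g$ is a $V$-generic filter, and $m\in\hat g$ as all members of $F$ are $\le m$.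

*Restriction.* Let $x\in g$. The conditions that are $\le x$ or incompatible with $x$ are dense open in $k(\mathbb B)$, so $F$ contains one; being compatible with $x$, it is $\le x$, so $x\in\hat g$. Thus $g\subseteq\hat g\cap\mathbb B$. Both are $V$-generic for $\mathbb B$ by Lemma 12(a), so they are equal by (T1).

*Recovering $F$.* Clearly $F\subseteq\{q\in\hat g:q\le m\}$. If $q\in\hat g$ and $q\le m$, then $q$ is compatible with each member of $g\subseteq\hat g$, so $q\in\mathbb F$; being above a member of $F$, it is in $F$. $\blacksquare$

**Step 2 (the ideal).** Now $k$ lifts and defines an ideal. Given $F$ and $\hat g$ as in Lemma 13, $k''g=g\subseteq\hat g$. By (T2), $k$ lifts to $k^+:W=V[g]\to N[\hat g]$, with critical point $\lambda$ and $k^+(g)=\hat g$. In $W$ define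
$$J=\{X\subseteq\lambda:\ \Vdash_{\mathbb F}\lambda\notin k^+(X)\}.$$

**Lemma 14.** $J$ is a proper, $\lambda$-complete, normal ideal on $\lambda$ containing the bounded sets.

*Proof.* As $\mathbb F\ne\emptyset$ and $\lambda\in k(\lambda)$, the set $\lambda$ is not in $J$. If $X$ is bounded, $k^+(X)=X\not\ni\lambda$. For $\nu<\lambda$, $k^+(\bigcup_{\xi<\nu}X_\xi)=\bigcup_{\xi<\nu}k^+(X_\xi)$, which gives $\lambda$-completeness. If $f$ is regressive on $X\in J^+$, take $q\in\mathbb F$ that forces $\lambda\in k^+(X)$ and decides $k^+(f)(\lambda)=\nu<\lambda$. Then $q\Vdash\lambda\in k^+(X\cap f^{-1}\{\nu\})$, so $f$ is constant on a positive subset of $X$. $\blacksquare$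

**Step 3 (precipitousness).** We show that forcing with $\mathcal P(\lambda)/J$ is the same as forcing with $\mathbb F$, so that every generic ultrapower embeds into some $N[\hat g]$.

**Lemma 15.** $J$ is precipitous.

*Proof.* Work in $W$. Let $\Phi(X)=\|\lambda\in k^+(X)\|$ in the complete Boolean algebra $RO(\mathbb F)$. Then $\Phi(X\cap Y)=\Phi(X)\wedge\Phi(Y)$, $\Phi(\lambda\setminus X)=\neg\Phi(X)$, and $\Phi(X)=0$ iff $X\in J$. So $\Phi$ induces an injective Boolean homomorphism $\mathcal P(\lambda)/J\to RO(\mathbb F)$.

*Its range is dense.* Let $q\in\mathbb F$. By (T5), $q=k(f)(\lambda)$ for some $f:\lambda\to\mathbb B$ in $V$. Let $X_q=\{\alpha<\lambda:f(\alpha)\in g\}\in W$. Then $\lambda\in k^+(X_q)$ iff $k(f)(\lambda)=q\in k^+(g)=\hat g$, iff $q\in F$ by the last clause of Lemma 13, as $q\le m$. So $\Phi(X_q)$ is the element of $RO(\mathbb F)$ corresponding to $q$.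

*From $G_J$ to $\hat g$.* Let $G_J$ be $W$-generic for $\mathcal P(\lambda)/J$. Since $\Phi$ is a dense embedding, the upward closure $U$ of $\Phi''G_J$ is a $W$-generic ultrafilter on $RO(\mathbb F)$. Moreover $\Phi^{-1}[U]=G_J$: if $\Phi(X)\ge\Phi(Y)$ with $Y\in G_J$, then $Y\setminus X\in J$, so $X\in G_J$. The conditions in $\mathbb F$ whose corresponding elements lie in $U$ form a $W$-generic filter $F\subseteq\mathbb F$. Let $\hat g$ and $k^+$ be obtained from $F$. Then $\lambda\in k^+(X)$ iff $\Phi(X)\in U$, iff $X\in G_J$; that is, $G_J=\{X:\lambda\in k^+(X)\}$.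

*Well-foundedness.* For functions $\varphi,\psi\in W$ with domain $\lambda$, $\{\alpha:\varphi(\alpha)\in\psi(\alpha)\}\in G_J$ iff $k^+(\varphi)(\lambda)\in k^+(\psi)(\lambda)$, and similarly for $=$. So $[\varphi]\mapsto k^+(\varphi)(\lambda)$ is a well-defined embedding of $W^\lambda/G_J$ into the transitive class $N[\hat g]$. The generic ultrapower is well-founded. $\blacksquare$

Lemmas 14 and 15 prove Theorem 2(2), and with Section 7 the proof of Theorem 2 is complete. $\blacksquare$
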